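# Orthonormal polynomials and weighted equilibrium measures on the unit circle

## 1. Weights, equilibrium measures and orthonormal polynomials on $\Gamma$

Let $\Gamma=\{z:|z|=1\}$ and $dm=|dz|/2\pi$ on $\Gamma$, so $m(\Gamma)=1$. "Measure" means finite positive Borel measure, and $V^\mu(z)=\int\log\frac1{|z-t|}\,d\mu(t)$ is the logarithmic potential of $\mu$. Throughout $n\ge 1$ unless stated otherwise.

**Definition (admissible weight).** A weight $F$ on $\Gamma$ is admissible if it is continuous, $F\ge 0$, and $F>0$ a.e. on $\Gamma$. Put $\varphi=\varphi_F=\frac12\log(1/F)$, with $\varphi=+\infty$ where $F=0$. We also write $\varphi_H=\frac12\log(1/H)$ for bounded measurable $H\ge0$.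

Two examples. The weight $F_0(s)=\frac14|1-s|^2$ is admissible; here $\varphi_{F_0}(s)=\log\frac{2}{|1-s|}$ is $+\infty$ at $s=1$ but integrable. The weight equal to $\exp\{-1/|1-s|\}$ for $s\ne1$ and to $0$ at $s=1$ is also admissible, and its $\varphi=\frac1{2|1-s|}$ is not integrable.

**Definition (equilibrium measure).** Let $F$ be admissible. The equilibrium measure of norm $n$ in the field $\varphi$ is the measure $\mu_n=\mu_n(F)$ uniquely determined by: its support $S_{\mu_n}$ lies in $\Gamma$, $\|\mu_n\|=n$, and for a finite number $W_n=W_n(F)$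
$$V^{\mu_n}+\varphi=W_n=\min_{\Gamma}(V^{\mu_n}+\varphi)\quad\text{on } S_{\mu_n}.$$
Existence and uniqueness are part of the setting. We use the definition in this form, with no exceptional sets:
$$V^{\mu_n}+\varphi=W_n \text{ at every point of } S_{\mu_n},\qquad W_n-V^{\mu_n}\le\varphi\text{ at every point of }\Gamma. \tag{1}$$

**Definition (orthonormal polynomials).** Let $H\ge0$ be bounded and measurable, not a.e. zero. Then $Q_n(z)=Q_n(z;H)=K_nz^n+\dots$, with $K_n=K_n(H)>0$, are the polynomials with $\int Q_n\overline{Q_l}\,H\,dm=\delta_{n,l}$, $n,l\ge0$.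

They exist because a nonzero polynomial cannot vanish a.e. on a set of positive measure. Two elementary facts will be used constantly. First,
$$K_n(H)^{-2}=\min\Bigl\{\int|p|^2H\,dm:\ p\text{ monic},\ \deg p=n\Bigr\}, \tag{2}$$
because a monic $p$ is $Q_n/K_n$ plus a combination of $Q_0,\dots,Q_{n-1}$. So $F\le G$ implies $K_n(F)\ge K_n(G)$. Second, the zeros of $Q_n$ lie in $|z|<1$: if $Q_n=(z-a)p$, then $zp=Q_n+ap$ with $Q_n\perp p$, so $\|p\|^2=\|zp\|^2=\|Q_n\|^2+|a|^2\|p\|^2$ and $|a|<1$.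

Now we compute two cases by hand. For $F=1$ we have $Q_n=z^n$. Since $V^m=0$ on $\Gamma$ (shown in Section 3), $\mu_n=nm$ and $W_n=0$.

Next let $0<a<1$ and $F(s)=|s-a|^{-2}$. On $\Gamma$ we have $\overline{s-a}=(1-as)/s$, so for $0\le k<n$
$$\int s^{n-1}(s-a)\,\overline{s^k}\,\frac{dm(s)}{|s-a|^2}=\int\frac{s^{n-k}}{1-as}\,dm(s)=0,$$
since only positive powers of $s$ occur. Also $\int|s^{n-1}(s-a)|^2F\,dm=1$. Hence $Q_n=z^{n-1}(z-a)$ and $K_n=1$. On the other side, let $p_a(s)=\frac{1-a^2}{|s-a|^2}$ be the Poisson kernel of the disc at $a$. For $|z|>1$ the function $w\mapsto\log|z-w|$ is harmonic near the closed disc, so $V^{p_am}(z)=\log\frac1{|z-a|}$, and this extends to $|z|=1$ by continuity. So $\mu=(n-1+p_a)m$ has mass $n$ and $V^\mu+\varphi=-\log|s-a|+\log|s-a|=0$ on $\Gamma$. Therefore $\mu_n=\mu$ and $W_n=0$. Outside the disc $|e^{W_n-V^{\mu_n}(z)}|=|z^{n-1}(z-a)|=|Q_n(z)|$: exact agreement.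

**Definition (exterior Poisson kernel).** For $1<|z|\le\infty$ and $s\in\Gamma$ put $P_z(s)=\frac{|z|^2-1}{|z-s|^2}$, $P_\infty=1$, and $P_z[h]=\int P_zh\,dm$. For $\kappa>1$ let $X_\kappa=\{|z|\ge\kappa\}\cup\{\infty\}$.

If $h$ is continuous, $z\mapsto P_z[h]$ is the harmonic function in $\{|z|>1\}\cup\{\infty\}$ with boundary values $h$; for instance $P_z[\operatorname{Re}s]=\operatorname{Re}(1/z)$. We have $\int P_z\,dm=1$ and
$$\frac{|z|-1}{|z|+1}\le P_z\le\frac{|z|+1}{|z|-1}\qquad(\text{both bounds read as }1\text{ at }\infty).\tag{3}$$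

**Definition ($\Theta_n$ and $g_n$).** For admissible $F$ put
$$\Theta_n(z;F)=W_n-V^{\mu_n}(z)-n\log|z|,\quad \Theta_n(\infty;F)=W_n,\qquad g_n=Q_n\exp\{-W_n+V^{\mu_n}\},$$
where in $g_n$ the symbol $V^{\mu_n}$ is the complex potential $\int\log\frac1{z-t}\,d\mu_n(t)$ in $|z|>1$, whose real part is the logarithmic potential, normalized by $e^{-V^{\mu_n}(z)}\sim z^n$ at $\infty$.

Since $V^{\mu_n}(z)+n\log|z|=\int\log\frac{|z|}{|z-t|}\,d\mu_n(t)$, the function $\Theta_n$ is harmonic in $\{|z|>1\}\cup\{\infty\}$, and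
$$\log|g_n(z)|=\log|z^{-n}Q_n(z)|-\Theta_n(z),\qquad g_n(\infty)=K_ne^{-W_n}.\tag{4}$$
In the example $F=|s-a|^{-2}$ we get $\Theta_n(z)=\log|1-a/z|=P_z[\varphi]$ and $g_n=1$.

## 2. The conjectured asymptotics and three theorems

Does the equilibrium problem predict the orthonormal polynomials up to a factor tending to $1$, for every admissible weight?

**Conjecture.** Let $F$ be admissible. As $n\to\infty$,
$$K_n\sim e^{W_n},\qquad Q_n(z)\sim\exp\{W_n-V^{\mu_n}(z)\},\quad|z|>1,$$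
where $a_n\sim b_n$ means $a_n/b_n\to1$. Equivalently, $g_n(z)\to1$ for $1<|z|\le\infty$.

The conjecture is false. The precise results are as follows.

**Theorem 1.** There is a continuous $F$ on $\Gamma$, $C^\infty$ and positive on $\Gamma\setminus\{1\}$, $F(1)=0$, and sequences $n_j,n_j'\to\infty$ such that for every $z$ with $1<|z|\le\infty$
$$|g_{n_j}(z)|\to\infty,\qquad|g_{n_j'}(z)|\to0.$$
In particular $\limsup K_ne^{-W_n}=\infty$ and $\liminf K_ne^{-W_n}=0$. For each finite $z$ with $|z|>1$, $|Q_n(z)|/|e^{W_n-V^{\mu_n}(z)}|$ has limsup $\infty$ and liminf $0$.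

So both relations fail, and the second fails at every point of $|z|>1$.

**Theorem 2.** If $F$ is continuous and $\log F\in L^1(m)$, the conjecture holds, and the second relation holds locally uniformly in $\{|z|>1\}\cup\{\infty\}$.

**Theorem 3.** (a) For every admissible $F$: $\log K_n-W_n=o(n)$. (b) For every sequence $\Lambda_n>0$ with $\Lambda_n=o(n)$ there is an admissible $F$, $C^\infty$ and positive off $z=1$, with
$$\limsup_n\frac{\log K_n-W_n}{\Lambda_n}=+\infty,\qquad\liminf_n\frac{\log K_n-W_n}{\Lambda_n}=-\infty.$$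

No claim is made about weights with $\log F\notin L^1$ that satisfy additional regularity conditions.

## 3. Classical facts about potentials and extremal polynomials

We use the following without proof.

* *Principle of domination* (Saff–Totik, *Logarithmic Potentials with External Fields*, Thm II.3.2). If $\mu,\nu$ are finite positive measures with compact support, $\|\nu\|\le\|\mu\|$, $\mu$ has finite logarithmic energy and $V^\mu\le V^\nu+c$ holds $\mu$-a.e., then $V^\mu\le V^\nu+c$ on $\mathbb C$.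
* *Szegő's theorem.* If $H\ge0$ is bounded and $\log H\in L^1$, then $K_n(H)\uparrow\exp\int\varphi_H\,dm$. In particular $K_n(H)\le\exp\int\varphi_H\,dm$ for each $n$.
* *Capacity of an arc.* For a closed arc $J\subset\Gamma$ of angle $\alpha<2\pi$, $\min\{\max_J|p|:p\text{ monic},\deg p=n\}^{1/n}\to\operatorname{cap}J=\sin(\alpha/4)<1$.

We also need the exterior Poisson integral of a logarithm. For $t\in\Gamma$ and $1<|z|\le\infty$,
$$\int P_z(s)\log\frac1{|s-t|}\,dm(s)=\log\frac{|z|}{|z-t|}\qquad(=0\text{ at }z=\infty).\tag{5}$$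
For $0<\rho<1$ the function $\log|1-\rho t/z|$ is harmonic in $\{|z|>\rho\}\cup\{\infty\}$, so it equals $P_z$ applied to $s\mapsto\log|1-\rho t/s|=\log|s-\rho t|$. Let $\rho\uparrow1$. Since $|s-t|\le|s-\rho t|+(1-\rho)\le2|s-\rho t|$, we have $\frac12|s-t|\le|s-\rho t|\le2$, and dominated convergence gives $\log|1-t/z|=P_z[\log|s-t|]$, which is (5).

At $z=\infty$ this says $V^m=0$ on $\Gamma$. For $|z|<1$ the mean value property of $\log|1-w|$ gives $V^m(z)=-\int\log|1-z\bar s|\,dm(s)=0$. So $V^m=0$ on $|z|\le1$; in particular $\int\varphi_{F_0}\,dm=\log2$.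

## 4. Comparing equilibrium measures

**Lemma 1.** Let $F$ be admissible, $\nu$ a measure on $\Gamma$ with $\|\nu\|=n$, $c\in\mathbb R$, and $c-V^\nu\le\varphi_F$ on $\Gamma$. Then $V^{\mu_n(F)}\le V^\nu+W_n(F)-c$ on $\mathbb C$. Hence $c-V^\nu(z)-n\log|z|\le\Theta_n(z;F)$ for $1<|z|<\infty$, and $c\le W_n(F)$.

*Proof.* The purpose is to check the hypotheses of domination. On $\Gamma$ we have $V^{\mu_n}\ge-n\log2$, because $|z-t|\le2$; so by (1) $\varphi$ is finite on $S_{\mu_n}$. There $V^{\mu_n}=W_n-\varphi\le W_n-c+V^\nu$. Also $V^{\mu_n}\le W_n-\min\varphi$ on $S_{\mu_n}$, so $\mu_n$ has finite energy. Domination gives the first claim. Rearranging gives the second, and $z\to\infty$ gives $c\le W_n$, since $V^\nu(z)+n\log|z|\to0$. $\square$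

To use Lemma 1 we need measures with prescribed potential. The following operator produces them.

**Definition (the operator $\mathcal D$).** For real $h=\sum_k\hat h(k)s^k\in C^\infty(\Gamma)$ put $\mathcal Dh=\sum_k2|k|\hat h(k)s^k$. It is real, $C^\infty$, with mean $0$.

For $z\in\Gamma$, as functions of $s$, $\log\frac1{|z-s|}=\sum_{k\ne0}\frac{(z\bar s)^k}{2|k|}$, so Parseval gives
$$V^{(\mathcal Dh)m}=h-\int h\,dm\quad\text{on }\Gamma.\tag{6}$$
As an example, for $0<r<1$ we have $\log|1-rs|=-\sum_{k\ge1}\frac{r^k}{2k}(s^k+s^{-k})$, hence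
$$\mathcal D\log|1-rs|=1-p_r(s),\qquad p_r(s)=\sum_{k\in\mathbb Z}r^{|k|}s^k=\frac{1-r^2}{|1-rs|^2}>0.\tag{7}$$
The function $\log|1-rs|$ has a steep dip near $s=1$ when $r$ is near $1$, and yet $\mathcal D$ of it is at most $1$. Only this one-sided bound will matter.

**Lemma 2.** If $F$ is admissible, $h\in C^\infty(\Gamma)$ is real, $h\le\varphi_F$ and $\mathcal Dh\le n$ on $\Gamma$, then $\Theta_n(z;F)\ge P_z[h]$ for $1<|z|\le\infty$.

*Proof.* The measure $\nu=(n-\mathcal Dh)m$ is positive and has mass $n$. With $c=\int h\,dm$, (6) and $V^m=0$ on $\Gamma$ give $c-V^\nu=h\le\varphi_F$ on $\Gamma$. The function $c-V^\nu(z)-n\log|z|$ is harmonic in $\{|z|>1\}\cup\{\infty\}$ and continuous up to $\Gamma$, because $\nu$ has bounded density; its boundary values are $h$. So it equals $P_z[h]$. Apply Lemma 1. $\square$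

As a test, take $F_0=\frac14|1-s|^2$. For $R>1$ let $h=\log\frac2{|R-s|}$. On $\Gamma$ we have $|R-s|\ge|1-s|$, since $|R-s|^2-|1-s|^2=R^2-1-2(R-1)\operatorname{Re}s\ge(R-1)^2$; so $h\le\varphi_{F_0}$. Since $|R-s|=R\,|1-R^{-1}s|$, (7) gives $\mathcal Dh=p_{1/R}-1\le\frac{R+1}{R-1}-1=\frac2{R-1}$. With $R=1+\frac2n$, Lemma 2 at $\infty$ gives $W_n\ge\int h\,dm=\log2-\log R$, that is, $e^{W_n}\ge\frac{2n}{n+2}$. Integrating (1) against $m$ gives $W_n\le\int\varphi_{F_0}\,dm=\log2$. On the polynomial side, if $p$ is monic of degree $n$, then $P=(z-1)p$ ranges over the monic polynomials of degree $n+1$ with $P(1)=0$. The smallest sum of squared coefficients has every lower coefficient equal to $-\frac1{n+1}$, so $K_n(F_0)^{-2}=\frac14\bigl(1+\frac1{n+1}\bigr)$ and $K_n=2\sqrt{\frac{n+1}{n+2}}$. So $K_n\sim e^{W_n}$: a zero of the weight does no harm in itself.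

**Lemma 3.** Let $G\le F$ be admissible.

(a) $\Theta_n(z;F)\le\Theta_n(z;G)$ for $1<|z|\le\infty$.

(b) Let $k=\max_\Gamma(\sqrt F-\sqrt G)$. If $2^nke^{W_n(F)}\le\frac12$, then $\Theta_n(z;G)\le\Theta_n(z;F)+2^{n+1}ke^{W_n(F)}$ for $1<|z|\le\infty$.

*Proof.* (a) Apply Lemma 1 to the weight $G$ with $\nu=\mu_n(F)$ and $c=W_n(F)$; this is allowed, since $c-V^\nu\le\varphi_F\le\varphi_G$ on $\Gamma$.

(b) Let $\mu=\mu_n(G)$, $W=W_n(G)$. On $\Gamma$, (1) says $e^{W-V^\mu}\sqrt G\le1$, and $e^{-V^\mu}\le2^n$. So $e^{W-V^\mu}\sqrt F\le1+2^ne^Wk$; that is, $W-\log(1+2^ne^Wk)-V^\mu\le\varphi_F$. Lemma 1 for $F$ gives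
$$\Theta_n(z;G)\le\Theta_n(z;F)+\log(1+2^ne^Wk).$$
At $z=\infty$ this reads $e^{-W_n(F)}\le e^{-W}+2^nk$. By hypothesis $2^nk\le\frac12e^{-W_n(F)}$, so $e^W\le2e^{W_n(F)}$. Now use $\log(1+x)\le x$. $\square$

## 5. Weights with $\log F\in L^1$: proof of Theorem 2

When $\varphi\in L^1$ there is a common target for both sides of the conjecture, the exterior function with modulus $\sqrt F$ on $\Gamma$. For bounded $H\ge0$ with $\log H\in L^1$ put
$$D_H(z)=\exp\Bigl\{-\int\frac{z+s}{z-s}\,\varphi_H(s)\,dm(s)\Bigr\},\qquad|z|>1,\qquad D_H(\infty)=\exp\Bigl\{-\int\varphi_H\,dm\Bigr\}.$$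
Since $\operatorname{Re}\frac{z+s}{z-s}=P_z(s)$, we have $|D_H(z)|=\exp(-P_z[\varphi_H])$. So $D_H$ is bounded and zero-free in the exterior, and $|D_H|^2=H$ a.e. on $\Gamma$. For $H=|s-a|^{-2}$, $D_H(z)=(1-a/z)^{-1}$.

The next lemma allows a second weight $G$ that looks like $H$ to polynomials of degree $\le n$; for Theorem 2 we need only $G=H$.

**Lemma 4.** Let $H\ge0$ be bounded with $\log H\in L^1$, let $G\ge0$ be bounded and not a.e. zero, $0\le\eta<1$, and suppose
$$(1-\eta)\int|p|^2H\,dm\le\int|p|^2G\,dm\le(1+\eta)\int|p|^2H\,dm\tag{8}$$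
for all polynomials $p$ of degree $\le n$. Then for $1<|z|\le\infty$
$$|z^{-n}Q_n(z;G)D_H(z)-1|^2\le\frac{(1-\eta)^{-1}+1-2(1+\eta)^{-1/2}K_n(H)D_H(\infty)}{1-|z|^{-2}}.$$

*Proof.* The function $f=z^{-n}Q_n(\cdot\,;G)D_H$ is bounded and analytic in $\{|z|>1\}\cup\{\infty\}$, with $|f|^2=|Q_n|^2H$ a.e. on $\Gamma$ and $f(\infty)=K_n(G)D_H(\infty)>0$. By (8), $\|f\|_{H^2}^2=\int|Q_n|^2H\,dm\le(1-\eta)^{-1}$. Hence $\|f-1\|^2=\|f\|^2+1-2f(\infty)$. Inserting the monic minimizer for $H$ into (2) for $G$ gives $K_n(G)^{-2}\le(1+\eta)K_n(H)^{-2}$, so $f(\infty)\ge(1+\eta)^{-1/2}K_n(H)D_H(\infty)$. Finally, write $f-1=\sum_{k\ge0}a_kz^{-k}$; Cauchy–Schwarz gives $|f(z)-1|^2\le\|f-1\|^2/(1-|z|^{-2})$. $\square$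

*Proof of Theorem 2.* Let $F$ be continuous with $\varphi\in L^1$; then $F$ is admissible.

**Step 1: upper bound for $\Theta_n$.** Integrate $W_n-V^{\mu_n}\le\varphi$ against $P_z\,dm$ and use Fubini and (5):
$$\Theta_n(z)\le P_z[\varphi],\qquad1<|z|\le\infty.\tag{9}$$

**Step 2: a matching lower bound.** Given $\tau>0$, choose $L$ with $\int(\varphi-\min(\varphi,L))\,dm<\tau/2$. The function $\min(\varphi,L)$ is continuous, so there is a real trigonometric polynomial $h$ with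
$$\min(\varphi,L)-\tau/2\le h\le\min(\varphi,L).\tag{10}$$
For $n\ge\max\mathcal Dh$, Lemma 2 gives $\Theta_n(z)\ge P_z[h]\ge P_z[\varphi]-\tau\max P_z$, because $\varphi-h\ge0$ has integral at most $\tau$. On $X_\kappa$, $\max P_z\le\frac{\kappa+1}{\kappa-1}$. So $\Theta_n(z)\to P_z[\varphi]$ uniformly on each $X_\kappa$.

**Step 3: from moduli to functions.** We remove the absolute values. Let $D=D_F$ and $h_n=z^{-n}e^{W_n-V^{\mu_n}}D$ (complex potential). It is analytic and zero-free in $\{|z|>1\}\cup\{\infty\}$, $h_n(\infty)=e^{W_n}D(\infty)>0$, and $\log|h_n|=\Theta_n-P_z[\varphi]\to0$ uniformly on each $X_\kappa$. Let $\ell_n(w)=\log h_n(1/w)$, $|w|<1$, be the branch that is real at $w=0$. For $|w|\le\rho<\rho'<1$ the Borel–Carathéodory inequality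
$$|\ell_n(w)|\le\frac{2\rho}{\rho'-\rho}\max_{|w|=\rho'}\operatorname{Re}\ell_n+\frac{\rho'+\rho}{\rho'-\rho}|\ell_n(0)|$$
shows $\ell_n\to0$ locally uniformly. So $h_n\to1$ locally uniformly, including at $\infty$.

**Step 4: the polynomials.** Lemma 4 with $G=H=F$, $\eta=0$ gives $|z^{-n}Q_nD-1|^2\le\frac{2-2K_nD(\infty)}{1-|z|^{-2}}$, and $K_nD(\infty)\to1$ by Szegő's theorem. So $z^{-n}Q_nD\to1$ locally uniformly, including at $\infty$. Divide by $h_n$: $g_n\to1$ locally uniformly in $\{|z|>1\}\cup\{\infty\}$, and $z=\infty$ gives $K_n\sim e^{W_n}$. $\blacksquare$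

## 6. Two quantities that both tend to infinity

The first approach to the general case is to keep the proof above and let the truncation level $L$ grow. Suppose $\varphi\notin L^1$, so $\int\varphi\,dm=+\infty$. The lower bounds survive. With $h$ from (10) for a given $L$, now with any $\tau>0$, Lemma 2 at $\infty$ gives $\liminf W_n\ge\int\min(\varphi,L)\,dm$. Also $K_n(F)\ge K_n(\max(F,e^{-2L}))$, which tends to $\exp\int\min(\varphi,L)\,dm$ by Szegő's theorem. Hence $W_n\to\infty$ and $\log K_n\to\infty$.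

The upper bounds are gone: (9) and $K_n\le\exp\int\varphi\,dm$ now say nothing. We must compare two quantities that both tend to infinity, and all we have is a common family of lower bounds, each reached only for $n$ large depending on $L$. The question that remains is at what $n$ each side notices a given part of $\varphi$. If $W_n$ and $\log K_n$ notice it at different degrees, then there is a range of $n$ where they disagree. Next we look for a part of $\varphi$ for which that happens.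

## 7. One oscillating weight, computed exactly

Fix $\beta=\frac34$. For $0<r<1$ and $\zeta\in\Gamma$ put
$$q(\zeta)=q_r(\zeta)=\beta\log\frac{|1-r\zeta|}{1-r},\qquad\bar q=\int q\,dm=\beta\log\frac1{1-r},\qquad A_r(x)=\int e^{-2xq_r}\,dm.$$
Then $q\in C^\infty(\Gamma)$, $q\ge0=q(1)$, and $0<A_r(x)\le1$ for $x\ge0$. Let $M(r)=\int|1-r\zeta|^{-3/2}\,dm$. Since $A_r(1)=(1-r)^{3/2}M(r)$,
$$\bar q+\tfrac12\log A_r(1)=\tfrac12\log M(r).\tag{11}$$
By Jensen's inequality,
$$x\bar q+\tfrac12\log A_r(x)\ge0\qquad(x\ge0).\tag{12}$$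
As $r\uparrow1$, $M(r)\to\infty$ by Fatou, since $\int|1-\zeta|^{-3/2}\,dm=\infty$; and $A_r(x)\to0$ for each $x>0$ by dominated convergence, since $q_r(\zeta)\to\infty$ for $\zeta\ne1$. By (7), $\mathcal Dq=\beta(1-p_r)\le\beta$. The Fourier coefficients are $\hat q(0)=\bar q$ and $\hat q(k)=-\frac{\beta r^{|k|}}{2|k|}$ for $k\ne0$.

Write $q^{[N]}(s)=q(s^N)$ and consider the weight $w(s)=e^{-2q^{[N]}(s)}=\bigl(\frac{1-r}{|1-rs^N|}\bigr)^{3/2}$, with field $q^{[N]}$.

*The polynomials for $n<N$.* All Fourier frequencies of $w$ lie in $N\mathbb Z$. So $\int s^{a-b}w\,dm=0$ for $0<|a-b|<N$. Hence $Q_n=z^n/\sqrt{A_r(1)}$ and $K_n=A_r(1)^{-1/2}$ for all $0\le n<N$: the polynomials see the arithmetic mean of the weight.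

*The equilibrium measure for $n\ge\frac34N$.* We have $\mathcal Dq^{[N]}=N(\mathcal Dq)(s^N)\le\frac34N\le n$. So $\mu=(n-\mathcal Dq^{[N]})m$ is a positive measure of mass $n$, and $V^\mu+q^{[N]}=\bar q$ on all of $\Gamma$ by (6). Hence $\mu_n=\mu$ and $W_n=\bar q$: the equilibrium problem already sees the geometric mean.

*The equilibrium measure for $n$ much smaller than $N$.* Lemma 1 with $\nu=nm$, $c=0$ gives $W_n\ge0$. For an upper bound, integrate $W_n-V^{\mu_n}\le q^{[N]}$ against $p_\rho(s^N)\,dm(s)$, $0<\rho<1$, a probability measure concentrated near the zeros of $q^{[N]}$. Its potential on $\Gamma$ is $\sum_{k\ne0}\frac{\rho^{|k|}t^{kN}}{2|k|N}=-\frac1N\log|1-\rho t^N|\le\frac1N\log\frac1{1-\rho}$, and $\int q\,p_\rho\,dm=\beta\log\frac{1-r\rho}{1-r}$ by the Poisson formula. So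
$$0\le W_n\le\frac nN\log\frac1{1-\rho}+\beta\log\frac{1-r\rho}{1-r}.$$
Letting $N\to\infty$ and then $\rho\to1$, we get $W_n\to0$ for fixed $n$: the equilibrium problem sees the maximum of the weight.

So one oscillating factor has three averages, with $1\ge A_r(1)\ge e^{-2\bar q}$. For fixed $n$ and $N\to\infty$, $\log K_n-W_n\to\frac12\log\frac1{A_r(1)}$, which is large when $r$ is near $1$. For $\frac34N\le n<N$ we have exactly $\log K_n-W_n=-\frac12\log M(r)$, which is very negative when $r$ is near $1$. The choice of $\beta$ balances two demands. We need $\beta<1$ so that there are degrees between $\beta N$ and $N$. We need $M(r)=\int|1-r\zeta|^{-2\beta}\,dm$ unbounded, and this fails for $\beta<\frac12$, since $|1-r\zeta|\ge\frac12|1-\zeta|$.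

A single weight $w$ does not disprove the conjecture: it is continuous and positive, so $g_n\to1$ by Theorem 2. We must put infinitely many such oscillations, with $r\to1$, into one weight. They will live on arcs shrinking to the point $1$. So first we need the above with a cutoff $u$ and a background weight.

## 8. Oscillation on an arc

Oscillation is averaged by Fejér's lemma.

**Lemma 5 (Fejér).** Let $b\in C(\Gamma)$ (complex values allowed) and let $\mathcal H\subset L^1(m)$ be compact. Then $\int h(s)b(s^N)\,dm\to\int h\,dm\int b\,dm$ as $N\to\infty$, uniformly for $h\in\mathcal H$. If $h$ is a trigonometric polynomial of degree $<N$, equality holds.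

*Proof.* Approximating $b$ uniformly by trigonometric polynomials, we see that the Fourier coefficients of $b(s^N)$ vanish off $N\mathbb Z$ and that its mean is $\int b\,dm$. This gives the second claim. Let $\ell_N(h)=\int h\,b(s^N)\,dm-\int h\,dm\int b\,dm$; then $|\ell_N(h)|\le2\|b\|_\infty\|h\|_1$. Given $\epsilon>0$, cover $\mathcal H$ by finitely many $L^1$-balls of radius $\epsilon$ with centers $h_i$, and choose trigonometric polynomials $t_i$ with $\|h_i-t_i\|_1\le\epsilon$. If $N>\max_i\deg t_i$, then $\ell_N(t_i)=0$, so $|\ell_N(h)|\le4\|b\|_\infty\epsilon$ for all $h\in\mathcal H$. $\square$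

The cutoff costs only a bounded amount. Let $u\in C^\infty(\Gamma)$, $0\le u\le1$. Then $u\,\mathcal Dq^{[N]}\le\beta N$, since $\mathcal Dq^{[N]}\le\beta N$ and $0\le u\le1$. Moreover
$$\mathcal D(uq^{[N]})-u\,\mathcal Dq^{[N]}=\sum_{k,l}2\bigl(|kN+l|-|kN|\bigr)\hat q(k)\hat u(l)s^{kN+l},$$
and $\bigl||kN+l|-|kN|\bigr|\le|l|$. Hence
$$\mathcal D(uq^{[N]})\le\beta N+C(u,q),\qquad C(u,q)=2\sum_l|l||\hat u(l)|\sum_k|\hat q(k)|,\tag{13}$$
with a constant independent of $N$. This is why we shall use degree $\frac78N$ instead of $\frac34N$.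

**Definition (the class $\mathcal A$).** With $F_0(s)=\frac14|1-s|^2\le1$, let $\mathcal A=\{F_0e^{-2g}:g\in C^\infty(\Gamma),\ g\ge0\}$.

For example $F_0e^{-2uq^{[N]}}\in\mathcal A$. Each member is admissible and $\le F_0\le1$, so $\varphi\ge0$; and $\varphi=\varphi_{F_0}+g\in L^1$. Note that $F_0$ is a trigonometric polynomial of degree $1$.

**Proposition 1.** Let $F=F_0e^{-2g}\in\mathcal A$, $\varphi=\varphi_F$, $u\in C^\infty(\Gamma)$, $0\le u\le1$, $r\in(0,1)$, $F^{(N)}=Fe^{-2uq^{[N]}}\in\mathcal A$, $H=F\cdot A_r(u)$, $\kappa>1$. As $N\to\infty$: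

1. There are $\eta_N\to0$ with $(1-\eta_N)\int|p|^2H\,dm\le\int|p|^2F^{(N)}\,dm\le(1+\eta_N)\int|p|^2H\,dm$ for all polynomials $p$ of degree $\le\frac78N+1$.
2. For fixed $n$: $\limsup_N\sup_{z\in X_\kappa}\bigl(\Theta_n(z;F^{(N)})-P_z[\varphi]\bigr)\le0$.
3. For $n=\lceil\frac78N\rceil$: $\liminf_N\inf_{z\in X_\kappa}\bigl(\Theta_n(z;F^{(N)})-P_z[\varphi+\bar qu]\bigr)\ge0$.

*Proof.* **Item 1: the polynomials see the arithmetic mean.** The function $\Phi(s,\zeta)=e^{-2g(s)-2u(s)q(\zeta)}$ is continuous and positive on $\Gamma^2$, and $F^{(N)}(s)=F_0(s)\Phi(s,s^N)$. Given $\tau>0$, take a real trigonometric polynomial $T(s,\zeta)=\sum_{|l|\le d}s^lb_l(\zeta)$ with $|\Phi-T|\le\tau\min\Phi$. If $\deg p\le\frac78N+1$ and $N$ is large, then $|p|^2F_0s^l$ with $|l|\le d$ has degree $\le\frac78N+2+d<N$. The exact part of Lemma 5, applied to each $b_l$, gives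
$$\int|p|^2F_0T(s,s^N)\,dm=\int|p|^2F_0T^*\,dm,\qquad T^*(s)=\int T(s,\zeta)\,dm(\zeta).$$
Let $\Phi^*(s)=\int\Phi(s,\zeta)\,dm(\zeta)=e^{-2g}A_r(u)\ge\min\Phi$, so $H=F_0\Phi^*$ and $|T^*-\Phi^*|\le\tau\min\Phi$. Therefore
$$\Bigl|\int|p|^2F^{(N)}\,dm-\int|p|^2H\,dm\Bigr|\le2\tau\min\Phi\int|p|^2F_0\,dm\le2\tau\int|p|^2H\,dm .$$
Since $\tau$ is arbitrary, item 1 follows.

**Item 2: for fixed $n$ the equilibrium problem does not see $uq^{[N]}$.** We integrate (1) near the zeros of $q^{[N]}$. Fix $\tau>0$ and a continuous $\rho\ge0$ on $\Gamma$ with $\int\rho\,dm=1$ and $\int q\rho\,dm\le\tau$; a bump near $1$ will do, since $q(1)=0$. Let $\mu=\mu_n(F^{(N)})$, $W=W_n(F^{(N)})$. Integrate $W-V^\mu\le\varphi+uq^{[N]}$ against $P_z(s)\rho(s^N)\,dm(s)$: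
$$W\int P_z\,\rho(s^N)\,dm-\int L_N(z,t)\,d\mu(t)\le\int P_z\varphi\,\rho(s^N)\,dm+\int P_zu\,(q\rho)(s^N)\,dm,\tag{14}$$
where $L_N(z,t)=\int P_z(s)\rho(s^N)\log\frac1{|s-t|}\,dm(s)$. The families $\{P_z\}$, $\{P_z\varphi\}$, $\{P_zu\}$, $\{P_z\log\frac1{|\cdot-t|}\}$ with $z\in X_\kappa$, $t\in\Gamma$ are compact in $L^1$. Indeed, $z\mapsto P_z$ is continuous from the compact set $X_\kappa$ into $C(\Gamma)$, and $t\mapsto\log\frac1{|\cdot-t|}$ is continuous into $L^1$, being a rotation of one $L^1$ function. So by Lemma 5, uniformly in $z\in X_\kappa$ and $t\in\Gamma$: $\int P_z\rho(s^N)\,dm\to1$; $L_N(z,t)\to\log\frac{|z|}{|z-t|}$, by (5); and the right side of (14) tends to $P_z[\varphi]+P_z[u]\int q\rho\,dm\le P_z[\varphi]+\tau$. Since $\int\log\frac{|z|}{|z-t|}\,d\mu(t)=n\log|z|+V^\mu(z)$,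
$$\Theta_n(z;F^{(N)})\le P_z[\varphi]+\tau+o(1)(1+|W|+n)$$
uniformly on $X_\kappa$. It remains to see that $W$ is bounded in $N$. Below, $W\ge-n\log2$, because $V^\mu\ge-n\log2$ on $\Gamma$ and the field is $\ge0$. Above, at $z=\infty$ the coefficient of $W$ in (14) is exactly $\int\rho(s^N)\,dm=1$, and all other terms are bounded. Let $N\to\infty$, then $\tau\to0$.

**Item 3: at degree $\frac78N$ the equilibrium problem sees the geometric mean.** We use Lemma 2, after smoothing $\varphi$ at $s=1$. For $R>1$ let $\varphi^R=\log\frac2{|R-s|}+g\in C^\infty(\Gamma)$. As $|R-s|\ge|1-s|$ on $\Gamma$ (Section 4), $\varphi^R\le\varphi$. Put $h=\varphi^R+uq^{[N]}\le\varphi_{F^{(N)}}$. By (13), $\mathcal Dh\le\max\mathcal D\varphi^R+\frac34N+C(u,q)\le\frac78N\le n$ for $N$ large. Lemma 2 gives $\Theta_n(z;F^{(N)})\ge P_z[\varphi^R]+P_z[uq^{[N]}]$. By Lemma 5, $P_z[uq^{[N]}]\to\bar qP_z[u]$ uniformly on $X_\kappa$. Also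
$$0\le P_z[\varphi-\varphi^R]\le\frac{\kappa+1}{\kappa-1}\int(\varphi-\varphi^R)\,dm=\frac{\kappa+1}{\kappa-1}\log R,$$
since $\int\log|R-s|\,dm=\log R$ and $\int\log|1-s|\,dm=0$. Let $N\to\infty$, then $R\downarrow1$. $\square$

## 9. Stability of $Q_n$ at fixed degree

Later oscillations must not destroy what earlier ones achieved. For $\Theta_n$ this is Lemma 3. For $Q_n$ it is the following.

**Lemma 6.** Fix $n$ and a bounded $F\ge0$, not a.e. zero. If $F_i\ge0$ are bounded, not a.e. zero, and $\|F_i-F\|_{L^1(m)}\to0$, then the coefficients of $Q_n(\cdot\,;F_i)$ converge to those of $Q_n(\cdot\,;F)$. In particular $K_n(F_i)\to K_n(F)$, and $Q_n(z;F_i)/Q_n(z;F)\to1$ uniformly on $\{|z|\ge1\}\cup\{\infty\}$.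

*Proof.* Let $c_k=\int s^{-k}F\,dm$; these moments are continuous in $F$ for the $L^1$ norm. The monic polynomial $Q_n/K_n=z^n+\sum_{a<n}x_az^a$ is determined by orthogonality to $s^b$, $0\le b<n$, that is, by $\sum_{a<n}x_ac_{b-a}=-c_{b-n}$. Since $c_{b-a}=\int s^a\overline{s^b}F\,dm$, the matrix is, up to transposition, the Gram matrix of $1,\dots,s^{n-1}$ in $L^2(F\,dm)$. It is positive definite, because a nonzero polynomial cannot vanish a.e. on a set of positive measure. By Cramer's rule the $x_a$ are continuous functions of the moments near those of $F$, and so is $K_n^{-2}$, the squared norm of $Q_n/K_n$, which is positive. So the coefficients of $Q_n$ converge. Since the zeros of $Q_n(\cdot\,;F)$ lie in $|z|<1$ and $K_n(F)>0$, $|z^{-n}Q_n(z;F)|$ has a positive minimum on $\{|z|\ge1\}\cup\{\infty\}$, while $|z^{-n}(Q_n(z;F_i)-Q_n(z;F))|$ is there at most the sum of the moduli of the coefficient differences. $\square$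

The factor $F_0$ is what makes later changes small. Let $F'\in\mathcal A$, and let $G\le F'$ be admissible with $G=F'$ on $\{|s-1|\ge d\}$. Since $F'\le F_0=\frac14|1-s|^2$,
$$\|F'-G\|_\infty\le\frac{d^2}4,\qquad\max(\sqrt{F'}-\sqrt G)\le\frac d2.\tag{15}$$
So for fixed $n$ and small $d$, Lemma 6 and Lemma 3 apply to all such $G$ at once.

## 10. Infinitely many oscillations: proof of Theorem 1

Let $\kappa_j=1+1/j$ and $d_1=1$, and start with $F_0$. At stage $j\ge1$ suppose $F_{j-1}\in\mathcal A$ and $d_j>0$ are given; write $\varphi_{j-1}=\varphi_{F_{j-1}}$. The order of choices is: arc, depth $r_j$, low degree $n_j$, frequency $N_j$ (which fixes the high degree $n_j'$), and finally $d_{j+1}$.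

**Step (i): where to oscillate.** Choose an open arc $I_j$ with closure in $\{0<|s-1|<d_j\}$ and $u_j\in C^\infty(\Gamma)$, $0\le u_j\le1$, supported in $I_j$, with $u_j=1$ on an open arc $I_j'$ of measure $m(I_j')=\varepsilon_j>0$.

**Step (ii): make the discrepancy large despite the small arc.** Choose $r_j$ so close to $1$ that $\varepsilon_j\log\frac1{A_{r_j}(1)}\ge j$ and $\varepsilon_j\log M(r_j)\ge j$. Write $q_j=q_{r_j}$, $\bar q_j=\int q_j\,dm$, $A_j=A_{r_j}$, $H_j=F_{j-1}A_j(u_j)$. As $A_j(u_j)$ lies between positive constants, $\log H_j\in L^1$ and $\varphi_{H_j}=\varphi_{j-1}+\frac12\log\frac1{A_j(u_j)}$.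

**Step (iii): a degree at which Szegő asymptotics for $H_j$ has set in.** By Szegő's theorem $K_n(H_j)D_{H_j}(\infty)\uparrow1$. Choose $n_j>j$ with $2-2K_n(H_j)D_{H_j}(\infty)\le\frac18(1-\kappa_j^{-2})$ for all $n\ge n_j$.

**Step (iv): the frequency.** Put $n_j'=\lceil\frac78N_j\rceil$. We choose $N_j$ so large that $n_j'>n_j$ and that $F_j:=F_{j-1}e^{-2u_jq_j(s^{N_j})}\in\mathcal A$ satisfies on $X_{\kappa_j}$
$$\tfrac12\le|z^{-n}Q_n(z;F_j)D_{H_j}(z)|\le2\qquad(n=n_j,n_j'),\tag{16}$$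
$$\Theta_{n_j}(z;F_j)\le P_z[\varphi_{j-1}]+1,\qquad\Theta_{n_j'}(z;F_j)\ge P_z[\varphi_{j-1}+\bar q_ju_j]-1.\tag{17}$$
Line (17) is items 2 and 3 of Proposition 1 with $F=F_{j-1}$, $u=u_j$, $r=r_j$. For (16), both degrees are $\le\frac78N_j+1$, so by item 1 Lemma 4 applies with $H=H_j$, $G=F_j$, $\eta=\eta_{N_j}$. Since $K_nD_{H_j}(\infty)\le1$, for small $\eta$ the numerator in Lemma 4 exceeds $2-2K_nD_{H_j}(\infty)$ by at most $\frac18(1-\kappa_j^{-2})$. So it is $\le\frac14(1-\kappa_j^{-2})$, and $|z^{-n}Q_nD_{H_j}-1|\le\frac12$ on $X_{\kappa_j}$.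

**Step (v): protect what was achieved.** Choose $d_{j+1}\in(0,d_j/2]$ so small that every admissible $G\le F_j$ with $G=F_j$ on $\{|s-1|\ge d_{j+1}\}$ satisfies
$$\tfrac12\le\Bigl|\frac{Q_n(z;G)}{Q_n(z;F_j)}\Bigr|\le2\ \ (1\le|z|\le\infty,\ n=n_j,n_j'),\qquad\Theta_{n_j}(z;G)\le\Theta_{n_j}(z;F_j)+1\ \ (1<|z|\le\infty).\tag{18}$$
This is possible by (15), Lemma 6 (first requirement) and Lemma 3(b) (second requirement).

**Step (vi): the limit weight.** Let $F=\lim F_j=F_0\exp\bigl\{-2\sum_iu_iq_i(s^{N_i})\bigr\}$. Since $u_i$ vanishes on $\{|s-1|\ge d_i\}$ and $d_i\downarrow0$, the sum is locally finite off $s=1$; so $F$ is $C^\infty$ and positive on $\Gamma\setminus\{1\}$. From $0\le F\le F_0$, $F$ is continuous at $1$ with $F(1)=0$. Thus $F$ is admissible. Moreover $F\le F_j$, with equality on $\{|s-1|\ge d_{j+1}\}$, because for $i>j$ we have $I_i\subset\{|s-1|<d_i\}\subset\{|s-1|<d_{j+1}\}$. So (18) holds with $G=F$, and $\Theta_n(z;F)\ge\Theta_n(z;F_j)$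 by Lemma 3(a).

Now fix $z$, $1<|z|\le\infty$, and take $j$ so large that $z\in X_{\kappa_j}$. Recall $|D_{H_j}(z)|^{-1}=\exp P_z[\varphi_{H_j}]$.

**Step (vii): degree $n=n_j$.** By (16) and (18), $\log|z^{-n}Q_n(z;F)|\ge P_z[\varphi_{H_j}]-2\log2$. By (17) and (18), $\Theta_n(z;F)\le P_z[\varphi_{j-1}]+2$. Since $\log\frac1{A_j(u_j)}\ge0$ and $u_j=1$ on $I_j'$, (4) and (3) give
$$\log|g_{n_j}(z)|\ge\tfrac12P_z\Bigl[\log\tfrac1{A_j(u_j)}\Bigr]-4\ge\tfrac12\,\tfrac{|z|-1}{|z|+1}\,\varepsilon_j\log\tfrac1{A_j(1)}-4\ge\tfrac{|z|-1}{|z|+1}\cdot\tfrac j2-4\to\infty.$$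

**Step (viii): degree $n=n_j'$.** By (16) and (18), $\log|z^{-n}Q_n(z;F)|\le P_z\bigl[\varphi_{j-1}+\frac12\log\frac1{A_j(u_j)}\bigr]+2\log2$. By (17) and Lemma 3(a), $\Theta_n(z;F)\ge P_z[\varphi_{j-1}+\bar q_ju_j]-1$. The function $\bar q_ju_j+\frac12\log A_j(u_j)$ is $\ge0$ by (12) and equals $\frac12\log M(r_j)$ on $I_j'$ by (11). So
$$\log|g_{n_j'}(z)|\le-P_z\bigl[\bar q_ju_j+\tfrac12\log A_j(u_j)\bigr]+3\le-\tfrac{|z|-1}{|z|+1}\,\tfrac{\varepsilon_j}2\log M(r_j)+3\le-\tfrac{|z|-1}{|z|+1}\cdot\tfrac j2+3\to-\infty.$$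

At $z=\infty$ the factor $\frac{|z|-1}{|z|+1}$ is replaced by $1$, and we get $K_{n_j}e^{-W_{n_j}}\to\infty$ and $K_{n_j'}e^{-W_{n_j'}}\to0$. Since $n_j'>n_j>j$, both sequences tend to infinity. So $K_n\not\sim e^{W_n}$, and $Q_n(z)\not\sim\exp\{W_n-V^{\mu_n}(z)\}$ at every $z$ with $|z|>1$. $\blacksquare$

## 11. Discrepancies of every size $o(n)$: proof of Theorem 3

**Part (a).** We show that $W_n$ and $\log K_n$ are each $o(n)$.

**Step 1: a test measure where $F$ is not small.** Let $0<\tau<1$ and choose $a>0$ so that $E=\{F\ge a\}$ has $m(E)\ge1-\tau$; let $\sigma=m|_E/m(E)$. Since $V^m=0$ on $|z|\le1$, there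
$$V^\sigma(z)=\frac1{m(E)}\int_{\Gamma\setminus E}\log|z-s|\,dm(s)\le\tau':=\frac{\tau\log2}{1-\tau}.$$

**Step 2: upper bounds.** Integrating $W_n-V^{\mu_n}\le\varphi$ against $\sigma$, and using $\int V^{\mu_n}\,d\sigma=\int V^\sigma\,d\mu_n\le n\tau'$, we get $W_n\le n\tau'+\frac12\log\frac1a$. Let $p=Q_n/K_n$. Its zeros $z_i$ lie in $|z|<1$, so $\int\log|p|\,d\sigma=-\sum_iV^\sigma(z_i)\ge-n\tau'$, and Jensen's inequality gives
$$K_n^{-2}\ge m(E)\int|p|^2F\,d\sigma\ge m(E)\,a\,e^{2\int\log|p|\,d\sigma}\ge m(E)\,a\,e^{-2n\tau'}.$$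
Since $\tau'\to0$ as $\tau\to0$, $\limsup W_n/n\le0$ and $\limsup\frac1n\log K_n\le0$.

**Step 3: lower bounds.** If $p$ competes in (2) for degree $n$, then $zp$ competes for degree $n+1$ with the same norm; so $K_n$ is nondecreasing and $K_n\ge K_0>0$. Lemma 1 with $\nu=nm$, $c=\min\varphi$ gives $W_n\ge\min\varphi$. Together, $W_n$ and $\log K_n$ are $o(n)$. $\blacksquare$

**Part (b).** Replacing $\Lambda_n$ by $\Lambda_n+1$, which only strengthens the statement, we assume $\Lambda_n\ge1$. Let $F=F_0e^{-2g}\in\mathcal A$, $\varphi=\varphi_F$, and let $u\in C^\infty(\Gamma)$, $0\le u\le1$, be supported in a proper closed subarc of $\Gamma$ and equal to $1$ on an open arc $I'$. Let $j,n_0\ge1$, and write $F^{(r,N)}=Fe^{-2uq_r(s^N)}\in\mathcal A$.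

**Claim A.** There are $n>n_0$, $r$, $N$ with $\log K_n(F^{(r,N)})-W_n(F^{(r,N)})\ge j\Lambda_n+2$.

*Proof.* The idea is to let $r\to1$ at fixed $n$: the averaged weight $FA_r(u)$ then dies on $\{u>0\}$, and $K_n$ becomes exponentially large, while $W_n$ does not see the oscillation at all. The set $J=\Gamma\setminus I'$ is a closed arc of capacity $<1$. By (2), $K_n(\mathbf 1_J)^{-1}\le\min\max_J|p|$ over monic $p$ of degree $n$, so $\log K_n(\mathbf 1_J)\ge cn$ for large $n$, with some $c>0$. Since $\Lambda_n=o(n)$, we may fix $n>n_0$ with this property and with $cn-\int\varphi\,dm\ge j\Lambda_n+5$.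

As $r\to1$, $FA_r(u)\to F\mathbf 1_{\{u=0\}}$ in $L^1$ by dominated convergence, because $A_r(0)=1$ and $A_r(x)\to0$ for $x>0$. The limit is not a.e. zero. By Lemma 6, $K_n(FA_r(u))\to K_n(F\mathbf 1_{\{u=0\}})\ge K_n(\mathbf 1_J)$; the inequality holds because $F\le1$ and $\{u=0\}\subset J$. Choose $r$ with $\log K_n(FA_r(u))\ge cn-1$. By item 1 of Proposition 1 and (2), $K_n(F^{(r,N)})\ge(1+\eta_N)^{-1/2}K_n(FA_r(u))$ for large $N$, so $\log K_n(F^{(r,N)})\ge cn-2$ for large $N$. By item 2 at $z=\infty$, $W_n(F^{(r,N)})\le\int\varphi\,dm+1$ for large $N$. The difference is at least $cn-\int\varphi\,dm-3\ge j\Lambda_n+2$. $\square$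

**Claim B.** There are $n>n_0$, $r$, $N$ with $\log K_n(F^{(r,N)})-W_n(F^{(r,N)})\le-j\Lambda_n-2$.

*Proof.* For fixed $r$ the discrepancy at degree $\frac78N$ stays bounded in the exact computation of Section 7, so here $r$ must tend to $1$ with $N$. Item 1 of Proposition 1 is then not available, because its trigonometric polynomial $T$ depends on $r$; we replace it by an explicit one.

**Step B1: parameters.** Put $\lambda=\int\bigl(\beta u-\min(\beta u,\frac12)\bigr)\,dm$. Then $\lambda\ge\frac14m(I')>0$, since $\beta-\frac12=\frac14$. Choose a real trigonometric polynomial $v$ with $u\le v\le2$ and $\int(v-u)\,dm\le\lambda/(2\beta)$: approximate $u+\epsilon$ uniformly within $\epsilon$, with $\epsilon$ small. For large $N$ set $n=\lceil\frac78N\rceil$, $L=\sqrt{N\Lambda_n}$, $r=1-e^{-L}$. Because $1\le\Lambda_n=o(N)$, as $N\to\infty$ we have $L\to\infty$, $L=o(N)$ and $L/\Lambda_n=\sqrt{N/\Lambda_n}\to\infty$. Write $q=q_r=\beta(L+\log|1-r\zeta|)$;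 thus $\bar q=\beta L$ and $\sum_{k\ne0}|\hat q(k)|=\beta\sum_{k\ge1}r^k/k=\beta L$.

**Step B2: lower bound for $W_n$.** By (13), $\mathcal D(uq^{[N]})\le\beta N+2\sum_l|l||\hat u(l)|\cdot2\beta L\le n$ for large $N$, because $L=o(N)$. Also $uq^{[N]}\le\varphi_{F^{(r,N)}}$, because $\varphi\ge0$. Lemma 2 at $\infty$, with $|\hat u(l)|\le C/|l|$, gives for large $N$
$$W_n(F^{(r,N)})\ge\int uq^{[N]}\,dm\ge\beta L\int u\,dm-\sum_{k\ne0}|\hat q(k)||\hat u(-kN)|\ge\beta L\int u\,dm-\frac{C\beta L}N\ge\beta L\int u\,dm-1.$$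

**Step B3: replacing $F^{(r,N)}$ by an averaged weight.** We bound $\int|p|^2F^{(r,N)}\,dm$ below for $\deg p\le n$. Let $c_0=\min e^{-2g}$. As $q\ge0$ and $u\le v$, $F^{(r,N)}\ge c_0F_0e^{-2vq^{[N]}}$. Here $0\le q\le X:=\beta(L+\log2)$, so $y=2v(s)q(\zeta)\in[0,4X]$. Let
$$T(s,\zeta)=\sum_{k\le K}\frac{(-2v(s)q(\zeta))^k}{k!},\qquad K=\lceil4e^2X\rceil.$$
For $k>K$ we have $ey\le4eX\le K/e<k/e$, so $y^k/k!\le(ey/k)^k\le e^{-k}$. Hence $|T-e^{-y}|\le e^{-K}/(e-1)\le e^{-K}\le\frac12e^{-4X}\le\frac12e^{-y}$ for large $N$. So $e^{-y}\ge\frac23T$ and $T\ge\frac12e^{-y}$. As a function of $s$, $T$ is a trigonometric polynomial of degree $d\le K\deg v=O(L)=o(N)$, with coefficients smooth in $\zeta$. For $\deg p\le n$ and $N$ large, $n+1+d<N$, so the exact part of Lemma 5 gives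
$$\int|p|^2F_0e^{-2vq^{[N]}}\,dm\ge\tfrac23\int|p|^2F_0T(s,s^N)\,dm=\tfrac23\int|p|^2F_0\Bigl(\int T(s,\zeta)\,dm(\zeta)\Bigr)dm(s)\ge\tfrac13\int|p|^2F_0A_r(v)\,dm.$$

**Step B4: upper bound for $K_n$.** By (2) and Szegő's bound $K_n(H)\le\exp\int\varphi_H\,dm$ with $H=F_0A_r(v)$,
$$\log K_n(F^{(r,N)})\le\tfrac12\log\tfrac3{c_0}+\int\varphi_{F_0}\,dm+\tfrac12\int\log\tfrac1{A_r(v)}\,dm.$$
We need a lower bound for $A_r(x)$, $0\le x\le2$. Since $2\beta x\le3$, everywhere $e^{-2xq}=\bigl(\frac{1-r}{|1-r\zeta|}\bigr)^{2\beta x}\ge\bigl(\frac{1-r}2\bigr)^{2\beta x}\ge\frac18(1-r)^{2\beta x}$. On $\{|\zeta-1|\le1-r\}$, of $m$-measure $\ge(1-r)/\pi$, $|1-r\zeta|\le2(1-r)$, so $e^{-2xq}\ge\frac18$. Since $1-r=e^{-L}$, these two estimates give $\log\frac1{A_r(x)}\le L\min(2\beta x,1)+\log8\pi$.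

**Step B5: conclusion.** With $C$ independent of $N$,
$$W_n-\log K_n\ge L\Bigl[\beta\int u\,dm-\int\min(\beta v,\tfrac12)\,dm\Bigr]-C\ge\tfrac\lambda2L-C,$$
since $\int\min(\beta v,\frac12)\,dm\le\int\min(\beta u,\frac12)\,dm+\beta\int(v-u)\,dm\le\int\min(\beta u,\frac12)\,dm+\frac\lambda2$. As $L/\Lambda_n\to\infty$ and $L\to\infty$, this is $\ge j\Lambda_n+2$, and $n>n_0$, for large $N$. $\square$

**Assembly.** We repeat the construction of Section 10 with the two claims as building blocks. Start from $F_0$, $d_1=1$, $n_0=1$. At stage $j\ge1$, given $F_{j-1}\in\mathcal A$, $d_j>0$ and $n_{j-1}$: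

* choose an open arc $I_j$ with closure in $\{0<|s-1|<d_j\}$ and $u_j\in C^\infty(\Gamma)$, $0\le u_j\le1$, supported in $I_j$ and equal to $1$ on an open arc;
* apply Claim A ($j$ odd) or Claim B ($j$ even) to $F=F_{j-1}$, $u=u_j$, with $n_{j-1}$ in place of $n_0$; this yields $n_j>n_{j-1}$, $r_j$, $N_j$ and $F_j=F_{j-1}e^{-2u_jq_{r_j}(s^{N_j})}\in\mathcal A$ with $\log K_{n_j}(F_j)-W_{n_j}(F_j)\ge j\Lambda_{n_j}+2$, respectively $\le-j\Lambda_{n_j}-2$;
* choose $d_{j+1}\in(0,d_j/2]$ such that $|\log K_{n_j}(G)-\log K_{n_j}(F_j)|\le1$ and $|W_{n_j}(G)-W_{n_j}(F_j)|\le1$ for all admissible $G\le F_j$ with $G=F_j$ on $\{|s-1|\ge d_{j+1}\}$; this is possible by (15), Lemma 6, and Lemma 3(a),(b) at $z=\infty$.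

Exactly as in Step (vi) of Section 10, $F=\lim F_j$ is admissible, $C^\infty$ and positive off $1$, and $F\le F_j$ with $F=F_j$ on $\{|s-1|\ge d_{j+1}\}$. Taking $G=F$, we get $\log K_{n_j}(F)-W_{n_j}(F)\ge j\Lambda_{n_j}$ for odd $j$ and $\le-j\Lambda_{n_j}$ for even $j$. Since $n_j\to\infty$, Theorem 3(b) follows. $\blacksquare$
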